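# Periods of iterates of entire functions

## 1. An easy case: the inner function $z^2$

An entire function $h$ is *periodic* if $h(z+T)=h(z)$ for all $z\in\mathbb C$, for some complex $T\ne0$. For an entire function $f$ the iterates are $f_1=f$, $f_{k+1}=f\circ f_k$. These notes answer the following question, which is posed as Conjecture 7 in a printed mathematics book: is it true that $f_n$ is periodic if and only if $f$ is? One direction is immediate, since $f(z+T)=f(z)$ gives $f_n(z+T)=f_n(z)$. The other direction asks whether iteration can create periodicity out of nothing. The answer is that it cannot: the conjecture is true.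

For $n\ge2$ an iterate can be factored in two ways,
$$f_n=f_{n-1}\circ f=f\circ f_{n-1}.$$
With $g=f_{n-1}$ and $h=f$, this says that $g\circ f$ and $h\circ g$ are both periodic. We forget that the three functions are related and keep only this information. Periodicity of $g\circ f$ alone does not make $f$ or $g$ periodic: take $f(z)=z^2$ and $g(w)=\cos\sqrt w$, which is entire because the cosine series has only even powers; then $g(f(z))=\cos z$. So the second hypothesis has to do real work, and we first watch it do so for this same inner function.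

**Proposition 1.** There are no nonconstant entire functions $g,h$ such that $g(z^2)$ has period $1$ and $h\circ g$ has period $1$.

*Proof.* Suppose there are, and put $Q=h\circ g$, a nonconstant entire function. We have $g((z+1)^2)=g(z^2)$. For $\operatorname{Re}w>0$ put $z=\sqrt w$ (principal branch) to get
$$g(e(w))=g(w),\qquad e(w)=(\sqrt w+1)^2=w+2\sqrt w+1 ,$$
and, applying $h$, also $Q(e(w))=Q(w)$. Now use the period of $Q$. Let $m$ be a large positive integer, let $w=m+\zeta$, and let $k_m=\lfloor 2\sqrt m\rfloor$. Removing the integers $m$, $m+1$, $k_m$ from the arguments, we get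
$$Q(\sigma_m(\zeta))=Q(\zeta),\qquad \sigma_m(\zeta)=\zeta+2\sqrt{m+\zeta}-k_m .$$
Since $2\sqrt{m+\zeta}-2\sqrt m=2\zeta/(\sqrt{m+\zeta}+\sqrt m)\to0$ locally uniformly, and $2\sqrt m-k_m\in[0,1)$, along a subsequence $\sigma_m(\zeta)\to\sigma(\zeta):=\zeta+\beta$ locally uniformly, with $\beta\in[0,1]$. By continuity $Q(\sigma(\zeta))=Q(\zeta)$. Choose $\zeta_0$ with $Q'(\sigma(\zeta_0))\neq0$, so that $Q$ is injective near $\sigma(\zeta_0)$. For $\zeta$ close to $\zeta_0$ and $m$ large in the subsequence, both $\sigma_m(\zeta)$ and $\sigma(\zeta)$ lie where $Q$ is injective, and $Q(\sigma_m(\zeta))=Q(\zeta)=Q(\sigma(\zeta))$. Hence $\sigma_m(\zeta)=\zeta+\beta$ near $\zeta_0$, so $\sqrt{m+\zeta}$ is constant there, which is false. $\square$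

The pattern is this. The function $e$, which expresses $f(z+1)$ in terms of $f(z)$, is a symmetry of $Q$. Far out it is nearly a translation. The period of $Q$ carries the far-out picture back to the origin, where the near-translations converge. Finally, local injectivity of $Q$ turns "nearly affine" into "affine".

What changes for a general $f$? Four things were free of charge for $f(z)=z^2$.

1. There was an inverse branch of $f$ on large discs, so that $e$ was defined there. A transcendental $f$ has no evident inverse branch on discs whose size is comparable to their distance from $0$.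
2. The values $f(z+1)$ and $f(z)$ were comparable, with ratio tending to $1$. For $f(z)=e^{z^2}$ the ratio is $e^{2z+1}$.
3. The numbers $\sigma_m(0)$ stayed bounded because everything was real. Already for $f(z)=az^2$ the same computation gives $e(w)=a(\sqrt w/\sqrt a+1)^2=w+2\sqrt a\sqrt w+a$. If $a\notin[0,\infty)$, then $\operatorname{Im}e(m)=2\sqrt m\,\operatorname{Im}\sqrt a+\operatorname{Im}a$ is unbounded, and subtracting integers does not bring it back.
4. The leading coefficient of $e$ was $1$. In general it will be some $c\in\mathbb C$, to be determined.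

## 2. Statements and background

**Theorem A.** Let $f,g,h$ be nonconstant entire functions such that $g\circ f$ has a period $T\ne0$ and $h\circ g$ is periodic (with any period). Then there are $\varepsilon\in\{1,-1\}$ and $b\in\mathbb C$ with
$$f(z+T)=\varepsilon f(z)+b\quad(z\in\mathbb C),\qquad g(\varepsilon w+b)=g(w)\quad(w\in\mathbb C).$$
In particular $f$ or $g$ is periodic.

**Theorem B (Conjecture 7).** For $f$ entire and $n\ge1$: $f_n$ is periodic if and only if $f$ is periodic.

**Theorem C.** Let $f$ be nonconstant entire, $n\ge2$, $T\ne0$. Then $f_n(z+T)\equiv f_n(z)$ if and only if one of the following holds: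

1. $f(z+T)\equiv f(z)$;
2. there is $b\in\mathbb C$ with $f(z+T)\equiv b-f(z)$ and $f_{n-1}(b-w)\equiv f_{n-1}(w)$.

Hence every period $T$ of $f_n$ gives a period $2T$ of $f$. If $f$ is periodic, the period group of $f$ has index $1$ or $2$ in that of $f_n$. Both occur: index $1$ for $e^z$, index $2$ for $\cos z$.

Here the *period group* of a function is the set of its periods together with $0$. Three small examples show the forms that the conclusion of Theorem A can take.

- $f(z)=e^z$, $g=h=\exp$, $T=2\pi i$: here $\varepsilon=1$, $b=0$.
- $f(z)=z+e^z$, $g=h=\exp$, $T=2\pi i$: here $g\circ f=e^{z+e^z}$ has period $2\pi i$, and $f(z+T)=f(z)+2\pi i$, so $\varepsilon=1$, $b=2\pi i$. The function $g$ is periodic.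
- $f=g=h=\cos$, $T=\pi$: here $f(z+\pi)=-f(z)$ and $g(-w)=g(w)$, so $\varepsilon=-1$, $b=0$. So $\cos\circ\cos$ has the period $\pi$, which $\cos$ does not have.

We use the following textbook facts: Liouville's theorem; the identity theorem; the maximum principle, in particular that $M(r,g)=\max_{|w|=r}|g(w)|$ is strictly increasing in $r\ge 0$ for nonconstant entire $g$; Montel's theorem (a locally uniformly bounded sequence of holomorphic functions has a locally uniformly convergent subsequence); and Rouché's theorem, in the form that if $p,q$ are holomorphic near a closed disc and $|p-q|<|q|$ on its boundary, then $p$ and $q$ have equally many zeros inside. *Hadamard's three circles theorem* says that $t\mapsto\log M(e^t,g)$ is convex on $\mathbb R$ for nonconstant entire $g$. Finally, a convex $\chi:\mathbb R\to\mathbb R$ has a right derivative $\lambda$ everywhere, $\lambda$ is nondecreasing, and $\chi(y)-\chi(x)=\int_x^y\lambda$. We write $D(a,r)$ for the open disc.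

**Fact (P).** The periods of a nonconstant entire function, together with $0$, form a discrete subgroup of $\mathbb C$. It contains no two $\mathbb R$-independent elements, so it is $\{0\}$ or infinite cyclic.

*Proof.* Call the function $k$. The set is clearly a group, and it is contained in the zero set of $k(z)-k(0)$, which has no accumulation point. If there were two $\mathbb R$-independent periods, every value of $k$ would be taken on a compact parallelogram, so $k$ would be bounded, hence constant. So the group is a discrete subgroup of a real line through $0$. Such a group is $\{0\}$ or generated by an element of smallest positive modulus. $\square$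

## 3. The equation $f(z+T)=e(f(z))$ and where continuation breaks down

A natural first attempt runs as follows. Suppose $g(f(z+T))=g(f(z))$. Near a point $z_0$ with $f'(z_0)\ne0$, let $\varphi$ be the local inverse of $f$ and put $e(w)=f(\varphi(w)+T)$. Then
$$f(z+T)=e(f(z)),\qquad g(e(w))=g(w)$$
locally. One would like to continue $e$ analytically to all of $\mathbb C$ and show that it is affine.

The continuation breaks down at the critical values of $f$. For $f(z)=z^2$, $g(w)=\cos\sqrt w$, $T=2\pi$ we get $e(w)=(\sqrt w+2\pi)^2$, which has a branch point at $w=0$, and there is nothing wrong: $g(e(w))=\cos(\sqrt w+2\pi)=g(w)$. So no argument that uses only the local equation can succeed. We must use that $Q=h\circ g$ is periodic, as in Proposition 1. For this we do not need $e$ everywhere. We need it only on a sequence of discs that have radius tending to infinity and are centered on the positive axis, so that they contain integers, and on these discs $e$ must be close to $w\mapsto cw+{}$const with error in the derivative tending to $0$.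

To get such discs, we look at $f$ through a microscope at a point $z_j$ where $|f|$ is maximal on its circle, and hope that $f(z_je^{u/\lambda_j})/f(z_j)\to e^u$ for suitable scales $\lambda_j$. Since the exponential covers a full annulus, inverse branches then exist on discs of relative size $1/2$ in any direction. The trouble is that we need $f(z+1)$ under the *same* microscope, and it can be infinitely larger there: for $f(z)=e^{z^2}$ and $z_j=r>0$, we have $f(z_j+1)/f(z_j)=e^{2r+1}\to\infty$.

The way past this is to take the maximum of $|f(z)|$ and $|f(z+1)|$ *jointly*, and call $F$ the function that attains it and $G$ the other. Then $F$ bounds $G$ from above for free. The danger is now that $G$ is infinitely smaller. In the same example $F(z)=e^{(z+1)^2}$ and $G(z)=e^{z^2}$, and $G(r)/F(r)=e^{-2r-1}\to0$. What excludes this under our hypotheses is the equation $g\circ F=g\circ G$: choose the point so that $|g(F)|$ is as large as possible, namely $M(|F|,g)$; then $|G|$ cannot be smaller than $|F|$, because $M(\cdot,g)$ is strictly increasing. This is how the outer function $g$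 enters the rescaling.

## 4. Convex functions near a well-chosen point

The scales $\lambda_j$ come from the logarithm of the maximum modulus, a convex function. We need points where it stays below a linear function, up to a small error, on a long interval in units of $1/\text{slope}$.

**Lemma 1.** Let $\chi:\mathbb R\to\mathbb R$ be convex and nondecreasing with right derivative $\lambda(t)\to\infty$ as $t\to\infty$. Then for every $j\in\mathbb N$ there is $t_j\ge j$ such that, with $\lambda_j=\lambda(t_j)>0$,
$$\chi(t_j+s)\le\chi(t_j)+\lambda_js+\tfrac1j\qquad\text{for all real }|s|\le j/\lambda_j.$$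

The point must be chosen with care. At a corner $t$ where the slope is $\lambda/2$ on a long interval to the left and $\lambda$ to the right, taking $s=-j/\lambda$ gives $\chi(t+s)=\chi(t)-j/2$, which exceeds $\chi(t)-j+1/j$ for $j\ge2$.

*Proof.* Put $K=j$ and $\delta=j^{-2}$, and choose $s_0\ge j$ with $\lambda(s_0)>0$.

**Step 1: a point after which the slope does not jump.** We claim that there is $s\ge s_0$ with
$$\lambda\bigl(s+3K/\lambda(s)\bigr)\le(1+\delta)\lambda(s).\tag{1}$$
If not, define $s_{i+1}=s_i+3K/\lambda(s_i)$, starting from $s_0$. Then $\lambda(s_i)\ge(1+\delta)^i\lambda(s_0)\to\infty$, and $\sum(s_{i+1}-s_i)=\sum 3K/\lambda(s_i)$ is dominated by a convergent geometric series. So $s_i\uparrow s^*<\infty$, and $\lambda(s_i)\le\lambda(s^*)<\infty$ by monotonicity, a contradiction.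

**Step 2: move to the interior, so that both sides are controlled.** Put $t=s+K/\lambda(s)$. By monotonicity and (1), $\lambda(s)\le\lambda(t)\le(1+\delta)\lambda(s)$. To the left: $t-K/\lambda(t)\ge t-K/\lambda(s)=s$, so
$$\lambda(t-K/\lambda(t))\ge\lambda(s)\ge\frac{\lambda(t)}{1+\delta}\ge(1-\delta)\lambda(t).$$
To the right: $t+K/\lambda(t)\le t+K/\lambda(s)=s+2K/\lambda(s)$, so by (1)
$$\lambda(t+K/\lambda(t))\le(1+\delta)\lambda(s)\le(1+\delta)\lambda(t).$$
By monotonicity $|\lambda(x)-\lambda(t)|\le\delta\lambda(t)$ whenever $|x-t|\le K/\lambda(t)$.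

**Step 3: integrate.** For $|s'|\le K/\lambda(t)$,
$$\chi(t+s')-\chi(t)=\int_t^{t+s'}\lambda\le\lambda(t)s'+|s'|\,\delta\lambda(t)\le\lambda(t)s'+K\delta=\lambda(t)s'+\tfrac1j .$$
Take $t_j=t\ge s_0\ge j$. $\square$

## 5. Rescaling $f(z)$ and $f(z+1)$ together

**Lemma 2.** Let $f,g$ be nonconstant entire with $g(f(z+1))\equiv g(f(z))$. Then for $(F,G)=(f(\cdot),f(\cdot+1))$ or $(F,G)=(f(\cdot+1),f(\cdot))$ there are points $z_j\ne0$, numbers $\lambda_j>0$ and $c\in\mathbb C$, $|c|=1$, such that $w_j:=F(z_j)\to\infty$ and
$$F_j(u):=\frac{F(z_je^{u/\lambda_j})}{w_j}\to e^u,\qquad G_j(u):=\frac{G(z_je^{u/\lambda_j})}{w_j}\to c\,e^u$$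
locally uniformly on $\mathbb C$.

*Proof.* **Polynomials.** Let $f$ be a polynomial of degree $d\ge1$ with leading coefficient $a$. Then $f(z)$ and $f(z+1)$ are both $az^d(1+o(1))$ as $z\to\infty$. With $F=f$, $G=f(\cdot+1)$, $z_j=j$ (for $j$ large) and $\lambda_j=d$, we have $(je^{u/d})^d=j^de^u$, so both quotients tend to $e^u$ locally uniformly, and $c=1$.

From now on let $f$ be transcendental.

**Step 1: choose the points and scales, with a joint maximum.** Put
$$\chi(t)=\log\max_{|z|=e^t}\max\{|f(z)|,|f(z+1)|\}.$$
It is the maximum of two functions that are convex by Hadamard's theorem and nondecreasing by the maximum principle, so it is convex and nondecreasing. Its right derivative is nondecreasing; if it did not tend to $\infty$, it would be bounded above, so $\chi(t)=O(t)$ as $t\to\infty$, and $f$ would be a polynomial by Cauchy's estimates. So Lemma 1 applies and gives $t_j,\lambda_j$. For infinitely many $j$ the maximum defining $\chi(t_j)$ is attained by the same one of the two functions. Call that one $F$, the other $G$, and pass to these $j$. Choose $z_j$ with $|z_j|=e^{t_j}$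 and $|F(z_j)|=e^{\chi(t_j)}$. Since $t_j\to\infty$ and $f$ is nonconstant, $|w_j|=e^{\chi(t_j)}\to\infty$.

**Step 2: the limits are multiples of $e^u$.** We have $|z_je^{u/\lambda_j}|=e^{t_j+\operatorname{Re}u/\lambda_j}$. By the definition of $\chi$ and Lemma 1 with $s=\operatorname{Re}u/\lambda_j$, for $|\operatorname{Re}u|\le j$,
$$|F_j(u)|,\ |G_j(u)|\le\exp\bigl(\chi(t_j+\operatorname{Re}u/\lambda_j)-\chi(t_j)\bigr)\le e^{\operatorname{Re}u+1/j}.$$
By Montel's theorem we may pass to a subsequence with $F_j\to F_\infty$ and $G_j\to G_\infty$ locally uniformly on $\mathbb C$, and in the limit $|F_\infty(u)|,|G_\infty(u)|\le e^{\operatorname{Re}u}=|e^u|$. By Liouville's theorem $F_\infty e^{-u}$ and $G_\infty e^{-u}$ are constants of modulus at most $1$. As $F_j(0)=1$, $F_\infty(u)=e^u$; and $G_\infty(u)=ce^u$ with $|c|\le1$.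

**Step 3: $|c|\ge1$, from $g\circ F=g\circ G$.** Choose $\beta_j\in[0,2\pi)$ such that $w_j^*=w_je^{i\beta_j}$ satisfies $|g(w_j^*)|=M(|w_j|,g)$. We look for a point near $i\beta_j$ in the $u$-plane at which $F_j=e^{i\beta_j}$. Let $0<\eta<1$. On the circle $|u-i\beta_j|=\eta$ we have
$$|e^u-e^{i\beta_j}|=|e^{u-i\beta_j}-1|\ge\min_{|v|=\eta}|e^v-1|>0,$$
a bound independent of $j$. Since $F_j\to e^u$ uniformly on $|u|\le10$, Rouché's theorem gives, for $j$ large, a zero of $F_j-e^{i\beta_j}$ in $D(i\beta_j,\eta)$. As $\eta$ is arbitrary, there are $u_j$ (for $j$ large) with $F_j(u_j)=e^{i\beta_j}$ and $u_j-i\beta_j\to0$. Put $\zeta_j=z_je^{u_j/\lambda_j}$. Then $F(\zeta_j)=w_j^*$, so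
$$|g(G(\zeta_j))|=|g(F(\zeta_j))|=M(|w_j|,g).$$
If $|G(\zeta_j)|<|w_j|$, the left side would be at most $M(|G(\zeta_j)|,g)<M(|w_j|,g)$. So $|G(\zeta_j)|\ge|w_j|$, that is, $|G_j(u_j)|\ge1$. Since $G_j\to ce^u$ uniformly on $|u|\le10$ and $|e^{u_j}|\to1$, we get $|c|\ge1$. $\square$

## 6. Near-affine symmetries of $Q$ on large discs

We begin the proof of Theorem A. Let $\tau\neq 0$ be a period of $h\circ g$.

**Normalization.** Replace $f(z)$ by $\tilde f(z)=f(Tz)/\tau$ and $g(w)$ by $\tilde g(w)=g(\tau w)$. Then $\tilde g(\tilde f(z))=g(f(Tz))$ has period $1$, and $h(\tilde g(w))=h(g(\tau w))$ has period $1$. If $\tilde f(z+1)=\varepsilon\tilde f(z)+\tilde b$ and $\tilde g(\varepsilon w+\tilde b)=\tilde g(w)$, then $f(z+T)=\varepsilon f(z)+\tau\tilde b$ and $g(\varepsilon w+\tau\tilde b)=g(w)$. So we may assume that $g\circ f$ and $Q:=h\circ g$ both have period $1$. The function $Q$ is nonconstant, because $g(\mathbb C)$ is open and $h$ is nonconstant. Take $F,G,z_j,\lambda_j,w_j,c$ from Lemma 2. Note that $g\circ F=g\circ G$ in either of the two cases.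

**Step 1: inverse branches of $F$ on large discs centered on the positive axis.** Let $\rho_j=|w_j|$ and choose $\theta_j\in[0,2\pi)$ with $w_je^{i\theta_j}=\rho_j$. If $|w-\rho_j|<\rho_j/2$, then $w/w_j=e^{i\theta_j}w/\rho_j$ lies in $e^{i\theta_j}D(1,\frac12)$. So we want to solve $F_j(u)=\zeta$ for $\zeta\in e^{i\theta_j}D(1,\frac12)$, with $u$ near $i\theta_j$.

First solve it for the limit function. If $|s-1|\le\frac12$, the logarithmic series gives $|\log s|\le-\log(1-|s-1|)\le\log2<1$. Since $\exp$ is injective on $D(0,\pi)$, the equation $e^v=s$ has exactly one solution in $|v|\le1$, namely $v=\log s$, and it does not lie on $|v|=1$. By compactness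
$$\kappa:=\min\{|e^v-s|:|v|=1,\ |s-1|\le\tfrac12\}>0 .$$
Writing $u=i\theta_j+v$ and $\zeta=e^{i\theta_j}s$, we have $|e^u-\zeta|=|e^v-s|\ge\kappa$ for $|u-i\theta_j|=1$, with $\kappa$ independent of $j$. For large $j$, $|F_j(u)-e^u|<\kappa$ on $|u|\le10$. By Rouché's theorem, for each $\zeta\in e^{i\theta_j}D(1,\frac12)$ there is exactly one $u=\Phi_j(\zeta)\in D(i\theta_j,1)$ with $F_j(u)=\zeta$, counted with multiplicity. It depends holomorphically on $\zeta$, because the residue theorem gives
$$\Phi_j(\zeta)=\frac1{2\pi i}\int_{|u-i\theta_j|=1}\frac{u\,F_j'(u)}{F_j(u)-\zeta}\,du .$$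
For $w\in D(\rho_j,\rho_j/2)$ put
$$\varphi_j(w)=z_j\exp\bigl(\Phi_j(w/w_j)/\lambda_j\bigr),\qquad e_j(w)=G(\varphi_j(w)).$$
Then $F(\varphi_j(w))=w_jF_j(\Phi_j(w/w_j))=w$.

**Step 2: $e_j$ is a symmetry of $g$ and $Q$.** Since $g\circ G=g\circ F$, we get $g(e_j(w))=g(F(\varphi_j(w)))=g(w)$, and applying $h$,
$$g(e_j(w))=g(w),\qquad Q(e_j(w))=Q(w)\qquad(w\in D(\rho_j,\rho_j/2)).\tag{2}$$

**Step 3: $e_j$ is nearly affine.** With $u=\Phi_j(w/w_j)$, which lies in $|u|\le10$, Lemma 2 gives, uniformly in $w\in D(\rho_j,\rho_j/2)$,
$$e_j(w)=w_jG_j(u)=w_j(ce^u+o(1)),\qquad w=w_jF_j(u)=w_j(e^u+o(1)).$$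
Hence $e_j(w)-cw=o(\rho_j)$ uniformly on $D(\rho_j,\rho_j/2)$. A point of $D(\rho_j,\rho_j/4)$ is the center of a disc of radius $\rho_j/4$ contained in $D(\rho_j,\rho_j/2)$, so Cauchy's estimate gives $e_j'(w)=c+o(1)$ uniformly on $D(\rho_j,\rho_j/4)$. The division by $\rho_j$ is what turns a large absolute error in $e_j$ into a small error in $e_j'$.

**Step 4: carry the picture back to the origin.** Let $m_j=\lfloor\rho_j\rfloor$, $n_j=\lfloor\operatorname{Re}e_j(m_j)\rfloor$, and
$$\sigma_j(\zeta)=e_j(m_j+\zeta)-n_j,\qquad|\zeta|<\rho_j/5 .$$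
For $\rho_j>20$ we have $|m_j+\zeta-\rho_j|\le1+\rho_j/5<\rho_j/4$, so $\sigma_j$ is defined and $\sigma_j'=c+o(1)$ uniformly. Integrating from $0$, and using (2) and the period $1$ of $Q$, we obtain
$$Q(\sigma_j(\zeta))=Q(\zeta),\qquad\sigma_j(\zeta)=\sigma_j(0)+c\zeta+o(1)\ \text{ locally uniformly},\qquad\operatorname{Re}\sigma_j(0)\in[0,1).\tag{3}$$

This is the situation of Proposition 1, with two differences: the imaginary parts $y_j:=\operatorname{Im}\sigma_j(0)$ are not controlled, and $c$ is only known to have modulus $1$.

## 7. Bounded heights, an affine symmetry, and the value of $c$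

**Step 5: $(y_j)$ has a bounded subsequence.** This is the obstacle seen for $az^2$, and the cure is that heights running off to infinity would make $Q$ constant.

Suppose there is no bounded subsequence. Passing to a subsequence, there is $\eta\in\{1,-1\}$ such that $\eta y_j$ increases strictly to $+\infty$. Let $B=\max_{|\zeta|\le3}|Q(\zeta)|$.

*The function $Q$ is bounded by $B$ near $\sigma_j(0)$.* By (3), for large $j$, $|\sigma_j(\zeta)-\sigma_j(0)-c\zeta|<1$ on $|\zeta|=3$. Let $a\in D(\sigma_j(0),2)$. On $|\zeta|=3$ we have $|\sigma_j(0)+c\zeta-a|\ge3-|a-\sigma_j(0)|>1$, and $\sigma_j(0)+c\zeta-a$ has a zero in $D(0,3)$, since $|c|=1$. By Rouché's theorem $\sigma_j(\zeta)=a$ for some $\zeta\in D(0,3)$. By (3), $|Q(a)|=|Q(\zeta)|\le B$. So $|Q|\le B$ on $D(\sigma_j(0),2)$.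

*The function $Q$ is bounded in a half-plane.* The disc $D(\sigma_j(0),2)$ contains a horizontal segment of length $1$ at height $y_j$, so by periodicity $|Q|\le B$ on the whole line $\operatorname{Im}w=y_j$, for all $j\ge j_0$. Consider the closed strip between two consecutive lines. By periodicity the supremum of $|Q|$ on it is the maximum over a compact rectangle of width $1$, so it is attained. It is not attained in the interior of the strip, since $Q$ is nonconstant. Thus it is attained on one of the two lines and is at most $B$. Hence $|Q|\le B$ on the half-plane $\eta\operatorname{Im}w\ge\eta y_{j_0}$.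

*Contradiction.* As $Q$ has period $1$, $Q(w)=H(e^{2\pi i\eta w})$ with $H$ holomorphic in $\mathbb C\setminus\{0\}$. The half-plane is mapped to a punctured neighborhood of $0$, so $H$ is bounded there, the singularity is removable, and $Q(w)\to q_0:=H(0)$ uniformly as $\eta\operatorname{Im}w\to+\infty$. Now let $|\zeta|<1$. By (3), $\eta\operatorname{Im}\sigma_j(\zeta)\to+\infty$, so $Q(\zeta)=Q(\sigma_j(\zeta))\to q_0$. Thus $Q=q_0$ on $D(0,1)$ and $Q$ is constant, a contradiction.

**Step 6: some $e_j$ is exactly affine.** By Step 5 and (3) we may pass to a subsequence with $\sigma_j(0)\to b_0\in\mathbb C$. Then $\sigma_j\to\sigma$ locally uniformly, where $\sigma(\zeta)=c\zeta+b_0$, and $Q\circ\sigma=Q$ by continuity. Choose $\zeta_0$ with $Q'(\sigma(\zeta_0))\ne0$ and $r>0$ such that $Q$ is injective on $D(\sigma(\zeta_0),r)$. For $|\zeta-\zeta_0|<r/2$ we have $|\sigma(\zeta)-\sigma(\zeta_0)|<r/2$, and for $j$ large $|\sigma_j(\zeta)-\sigma(\zeta)|<r/2$, so both points lie in $D(\sigma(\zeta_0),r)$. Since $Q(\sigma_j(\zeta))=Q(\zeta)=Q(\sigma(\zeta))$, injectivity gives $\sigma_j(\zeta)=\sigma(\zeta)$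 there. Fix such a $j$, large enough that $D(\zeta_0,r/2)\subset D(0,\rho_j/5)$. By the identity theorem $\sigma_j=\sigma$ on $D(0,\rho_j/5)$, that is,
$$e_j(w)=A(w):=c(w-m_j)+b_0+n_j=:cw+b\qquad\text{on }D(m_j,\rho_j/5).$$

**Step 7: the identities become global.** By (2), $g\circ A=g$ on a disc, so by the identity theorem
$$g\circ A=g,\qquad Q\circ A=h\circ g\circ A=Q\qquad\text{on }\mathbb C.$$
Moreover, on $D(m_j,\rho_j/5)$ we have $G(\varphi_j(w))=e_j(w)=A(w)=A(F(\varphi_j(w)))$. Since $F(\varphi_j(w))=w$, the map $\varphi_j$ is nonconstant, so its image is open, and $G=A\circ F$ on this open set. Hence $G=A\circ F$ on $\mathbb C$. The branch points that stopped the continuation in Section 3 never had to be met.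

**Step 8: $c=\pm1$.** The symmetry $A$ conjugates the translation by $1$ into another translation: $A^{-1}(A(w)+1)=w+c^{-1}$. Since $Q\circ A^{-1}=Q$,
$$Q(w+c^{-1})=Q\bigl(A^{-1}(A(w)+1)\bigr)=Q(A(w)+1)=Q(A(w))=Q(w).$$
So $1$ and $c^{-1}$ are periods of $Q$. By (P) they are not $\mathbb R$-independent, so $c$ is real, and $|c|=1$ gives $c=\pm1$.

**Step 9: conclusion.** If $(F,G)=(f,f(\cdot+1))$, then $f(z+1)=A(f(z))$. In the other case $f(z)=A(f(z+1))$, i.e. $f(z+1)=A^{-1}(f(z))$. Both $A$ and $A^{-1}(w)=c^{-1}(w-b)$ have the form $w\mapsto\varepsilon w+b'$ with $\varepsilon=\pm1$, and both leave $g$ invariant. This is the asserted relation.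

For the last assertion of Theorem A, return to the original period $T$. If $\varepsilon=-1$, then $f(z+2T)=-f(z+T)+b=-(-f(z)+b)+b=f(z)$, so $f$ is periodic. If $\varepsilon=1$ and $b=0$, then $f$ has period $T$. If $\varepsilon=1$ and $b\ne0$, then $g(w+b)=g(w)$, so $g$ is periodic. This proves Theorem A. $\blacksquare$

## 8. Iterates: proof of Theorem B

If $f(z+T)=f(z)$, then $f_n(z+T)=f_n(z)$. If $f$ is constant, it is periodic. So let $f$ be nonconstant; then all iterates are nonconstant.

We show by induction on $n$ that if $f_n$ is periodic, then $f$ is periodic. For $n=1$ there is nothing to do. Let $n\ge2$, and put $g=f_{n-1}$ and $h=f$. Then $g\circ f=f_n$ and $h\circ g=f_n$ are both periodic, so Theorem A shows that $f$ or $f_{n-1}$ is periodic. In the latter case $f$ is periodic by the induction hypothesis. $\blacksquare$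

## 9. The exact periods of $f_n$: proof of Theorem C

Before the proof, consider $f(z)=z+e^z$, where $f(z+2\pi i)=f(z)+2\pi i$ and hence $f_n(z+2\pi i)=f_n(z)+2\pi i$. One can see by hand that $f_n$ is not periodic. Since $f_n$ is not affine ($f$ is strictly convex and increasing on $\mathbb R$, hence so are its iterates), $f_n'$ is nonconstant. If $S\ne0$ were a period of $f_n$, then $f_n'$ would have the periods $2\pi i$ and $S$, so by (P) $qS=2\pi ip$ with integers $q\ge1$ and $p\ne0$. Then $f_n(z)=f_n(z+qS)=f_n(z)+2\pi ip$, a contradiction. The same comparison of two periods of a derivative excludes the additive case $\varepsilon=1$, $b\ne0$ below.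

**Sufficiency.** Case (1) is clear. In case (2), $f_n(z+T)=f_{n-1}(f(z+T))=f_{n-1}(b-f(z))=f_{n-1}(f(z))=f_n(z)$.

**Necessity.** Let $T\neq0$ be a period of $f_n$. Theorem A with $g=f_{n-1}$, $h=f$ gives $\varepsilon=\pm1$ and $b$ with $f(z+T)=\varepsilon f(z)+b$ and $f_{n-1}(\varepsilon w+b)=f_{n-1}(w)$. If $\varepsilon=-1$, this is (2).

Let $\varepsilon=1$; we show $b=0$, which gives (1). By Theorem B, $f$ has a period $\tau\ne0$. Being nonconstant and periodic, $f$ is not affine, so $f'$ is a nonconstant entire function. It has the periods $\tau$ and $T$, the latter because $f(z+T)=f(z)+b$. By (P) both are nonzero multiples of one generator, so $qT=p\tau$ with integers $q\ge1$ and $p$. Then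
$$f(z)+qb=f(z+qT)=f(z+p\tau)=f(z),$$
so $b=0$.

**Doubling.** If $T$ is a period of $f_n$, then $2T$ is a period of $f$: this is clear in case (1), and in case (2) $f(z+2T)=b-f(z+T)=b-(b-f(z))=f(z)$.

**Index at most $2$.** Let $f$ be periodic. Every period of $f$ is a period of $f_n$. We show that two periods $T_1,T_2$ of $f_n$ that are not periods of $f$ differ by an element of the period group of $f$. Both are of type (2), with constants $b_1,b_2$. Replacing $z$ by $z-T_2$ in $f(z+T_2)=b_2-f(z)$ gives $f(z-T_2)=b_2-f(z)$. Hence, with $S=T_1-T_2$,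
$$f(z+S)=b_1-f(z-T_2)=b_1-b_2+f(z).$$
If $S=0$, there is nothing to show. Otherwise $S$ is a period of $f_n$. If it were of type (2), then $f(z+S)=b-f(z)$ for some $b$, and comparison with the last display would make $2f$ constant. So $S$ is of type (1), a period of $f$. The periods of $f_n$ outside the period group of $f$ therefore lie in a single coset, and the index is $1$ or $2$.

**Index $1$ for $e^z$.** Let $f=\exp$. In case (2), $e^Te^z=b-e^z$ for all $z$, so $(e^T+1)e^z=b$, which forces $e^T=-1$ and $b=0$. Then $f_{n-1}$ would be even. But $f_{n-1}$ is strictly increasing on $\mathbb R$. So all periods of $f_n$ are periods of $f$.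

**Index $2$ for $\cos z$.** Let $f=\cos$. Then $f(z+\pi)=-f(z)$, and $f_{n-1}$ is even for all $n\ge2$, because it is a function of $\cos w$. So $\pi$ satisfies (2) with $b=0$ and is a period of $f_n$, but not of $f$. The index is $2$, and "$2T$" in Theorem C cannot be replaced by "$T$". $\blacksquare$

## 10. Commuting functions, and the role of $h\circ g$

Theorem A uses little about iterates, and its special case $h=f$ reads as follows. If $f,g$ are nonconstant permutable entire functions, that is, $f\circ g=g\circ f$, and $f\circ g$ is periodic, then $f$ or $g$ is periodic. Indeed, $g\circ f$ and $h\circ g=f\circ g$ are the same periodic function.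

The hypothesis on $h\circ g$ in Theorem A cannot be dropped. The example of Section 1, $f(z)=z^2$ and $g(w)=\cos\sqrt w$, has $g\circ f=\cos z$ periodic, but neither $f$ nor $g$ is periodic. For $f$ this is clear. The zeros of $g$ are the points $(k+\frac12)^2\pi^2$, $k\ge0$, all positive. A nonzero period $S$ of $g$ would carry zeros to zeros, so it would be a difference of two real numbers, hence real. Adding large integer multiples of $S$ or of $-S$ to a zero would then give zeros tending to $-\infty$, which is impossible. In particular, Theorem A shows that for this $g$ no nonconstant entire $h$ makes $h\circ g$ periodic.
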